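# Sharpness of the constant $p^*-1$ for differentially subordinate harmonic functions

## 1. Strong norms, differential subordination, and simple martingale pairs

Throughout, $n\ge 1$, $\mathcal H$ is a separable Hilbert space, $D\subseteq\mathbb R^n$ is a domain and $\xi\in D$ is a fixed point. We write $\mathbb D$ for the open unit disc in $\mathbb R^2=\mathbb C$, $\mathbb T=\mathbb R/2\pi\mathbb Z$, and $m$ for normalized Lebesgue measure on $\mathbb T$, and also on $\mathbb T^K$. For $1<p<\infty$ put $p'=p/(p-1)$ and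
$$p^*=\max\{p,\ p/(p-1)\}=\max\{p,p'\}.$$
So $p^*-1=\max\{p-1,\ 1/(p-1)\}\ge 1$, with equality only for $p=2$. For instance, $p^*-1=3$ for $p=4$ and for $p=4/3$.

**Definition (gradient).** For a harmonic $u:D\to\mathcal H$ let $u_k=\partial u/\partial x_k$ and $|\nabla u(x)|=\big(\sum_{k=1}^n|u_k(x)|^2\big)^{1/2}$. For a unit vector $e\in\mathbb R^n$, $\partial_e u$ is the derivative in the direction $e$.

Example. In the plane let $g$ be a holomorphic polynomial and regard a unit vector $e$ as a complex number. Then $\partial_e g=g'(z)e$, so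
$$|\nabla\,\mathrm{Re}\,g|=|g'|,\qquad (\partial_e\mathrm{Re}\,g)^2+(\partial_e\mathrm{Im}\,g)^2=|g'|^2\quad\text{for every }e. \tag{1}$$
We use this all the time, mostly for $g(z)=az^N$, where $|g'|=|a|Nr^{N-1}$ at $|z|=r$.

**Definition (harmonic measure).** Let $D_0$ be a bounded domain containing $\xi$. The harmonic measure $\mu_{D_0}^\xi$ is the probability measure on $\partial D_0$ for which $\int\varphi\,d\mu_{D_0}^\xi$ is the value at $\xi$ of the Perron solution of the Dirichlet problem with boundary data $\varphi\in C(\partial D_0)$. If $h$ is continuous on $\overline{D_0}$ and harmonic in $D_0$, then $h$ lies in both the lower and the upper Perron class of its own boundary values, so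
$$\int_{\partial D_0}h\,d\mu_{D_0}^\xi=h(\xi). \tag{2}$$

Example. For $D_0=\{|z|<r\}$ and $\xi=0$ it is the uniform measure on the circle. For an interval $D_0=(\xi-s,\xi+t)\subset\mathbb R$ it is the law of $\xi+X$, where $X\in\{-s,t\}$ and $EX=0$.

**Definition (strong norm).** For $1\le p<\infty$,
$$\|u\|_p=\sup_{D_0}\Big(\int_{\partial D_0}|u(x)|^p\,\mu_{D_0}^\xi(dx)\Big)^{1/p},$$
where $D_0$ runs over the bounded subdomains of $D$ with $\xi\in D_0\subset D_0\cup\partial D_0\subset D$. Call such $D_0$ admissible.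

Example. Let $D=\mathbb D$, $\xi=0$ and $u(z)=z\in\mathbb R^2$. Since $|u|<1$ on every $\partial D_0$, $\|u\|_p\le1$. The discs $D_0=\{|z|<r\}$ give the value $r$, so $\|u\|_p=1$.

**Definition (differential subordination).** Let $u,v:D\to\mathcal H$ be harmonic. Then $v$ is differentially subordinate to $u$ if $|\nabla v(x)|\le|\nabla u(x)|$ for all $x\in D$. We shall also use the stronger condition
$$|\partial_e v(x)|\le|\partial_e u(x)|\quad\text{for all }x\in D\text{ and all unit vectors }e. \tag{S}$$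
Summing squares over an orthonormal basis shows that (S) implies differential subordination.

Example. $v=\mathrm{Im}\,z$ is differentially subordinate to $u=\mathrm{Re}\,z$, since both gradients have length $1$. But (S) fails: with $e$ the second coordinate direction, $\partial_e v=1$ and $\partial_eu=0$. The pair $u=(\mathrm{Re}\,z,\mathrm{Im}\,z)$, $v=\mathrm{Re}\,z$ does satisfy (S), by (1).

**Definition (simple pair).** A simple pair $(f,g)$ consists of a finite probability space with a filtration $\mathcal F_0\subset\dots\subset\mathcal F_K$, $\mathcal F_0$ trivial, a real martingale $f_k=\sum_{j\le k}d_j$ (so $d_0$ is a constant), and $g_k=\sum_{j\le k}\varepsilon_jd_j$ with deterministic signs $\varepsilon_j\in\{1,-1\}$. Let $c_p\in[1,\infty]$ be the least constant with $\|g_K\|_p\le c_p\|f_K\|_p$ for all simple pairs.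

Example. Start at $f_0=g_0=\frac12$. In the first step take $\varepsilon_1=-1$: $(f,g)$ moves to $(0,1)$ or to $(1,0)$, with probability $\frac12$ each. In the second step take $\varepsilon_2=+1$: from $(1,0)$ it moves to $(2,1)$ or to $(0,-1)$, with probability $\frac12$ each, and from $(0,1)$ it does not move. At the end $|g_2|=1$ always, while $f_2=2$ with probability $\frac14$ and $f_2=0$ otherwise. So $\|g_2\|_p/\|f_2\|_p=4^{1/p}/2$. For $p=3/2$ this is $2^{1/3}>1$, while $p^*-1=2$.

## 2. The best constant in $\|v\|_p\le C\|u\|_p$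

The following result is known, and we take it for granted.

**Theorem A (known result).** If $u,v$ are harmonic on $D$, $v$ is differentially subordinate to $u$, and $|v(\xi)|\le|u(\xi)|$, then
$$\|v\|_p\le(p^*-1)\|u\|_p,\qquad 1<p<\infty.$$

The question is whether a smaller constant would do. Precisely: for $p\ne2$, is $p^*-1$ the smallest $C$ such that $\|v\|_p\le C\|u\|_p$ for all $n,\mathcal H,D,\xi$ and all $u,v$ as in Theorem A? The answer is yes, already for the unit disc.

**Theorem 1.** Let $1<p<\infty$ and $0<\delta<p^*-1$. There are $d\in\mathbb N$ and harmonic polynomial maps $u:\mathbb R^2\to\mathbb R^d$, $v:\mathbb R^2\to\mathbb R$ (regard $v$ as $(v,0,\dots,0)\in\mathbb R^d$) such that (S) holds on $D=\mathbb D$, $|v(0)|=|u(0)|$, and with $\xi=0$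
$$\|v\|_p>(p^*-1-\delta)\,\|u\|_p>0.$$
Hence, with Theorem A, $p^*-1$ is the smallest admissible constant.

**Theorem 2.** Let $1<p<\infty$, with $p\ne2$ in (a) and (b), and let $C_{n,p}$ be the smallest constant when the dimension $n$ is fixed.

* (a) $C_{n,p}=p^*-1$ for every $n\ge2$, even under (S) with $v$ real-valued; but $C_{1,p}<p^*-1$. So for fixed $n$ the inequality is sharp if and only if $n\ge2$.
* (b) For every simply connected domain $D\subsetneq\mathbb R^2$ and every $\xi\in D$, the best constant for this fixed pair $(D,\xi)$ is $p^*-1$, even under (S).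
* (c) Distributions of $\pm1$-transforms of simple real martingales can be approximated by pairs $(u,v)$ on the disc satisfying (S) and $|v(0)|=|u(0)|$; the precise statement is Proposition 5 below. For example, in the weak-type inequality $\sup_{D_0}\mu^\xi_{D_0}(|v|\ge1)\le C\|u\|_1$, no constant $C<2$ is possible, even under (S).

In the pairs we build, $v$ is scalar but $u$ is vector-valued, which the question permits. Nothing is claimed about the best constant when both $u$ and $v$ must be real-valued.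

## 3. The cases $v=u$, $p=2$, and one jump on an interval

Taking $v=u$ (not zero) shows that every admissible $C$ is at least $1$. For $p=2$ we have $p^*-1=1$, so this case is settled at once, and the content lies in $p\ne2$.

To see a ratio larger than $1$, take $n=1$, $p=4$, $D=(-1,\frac13)$, $\xi=0$, $u(x)=1+x$, $v(x)=1-x$. Then $|v'|=|u'|$ and $v(0)=u(0)$. If $D_0=(-s,t)$, harmonic measure puts mass $\frac{t}{s+t}$ at $-s$ and $\frac{s}{s+t}$ at $t$. Since $u^4$ is convex, it lies below the affine function on $[-1,\frac13]$ with the same end values. Integrating this affine function against $\mu_{D_0}^0$ gives its value at $0$, by (2). So the supremum over $D_0$ is the limit $s\to1$, $t\to\frac13$, and likewise for $v$. The limiting masses are $\frac14$ at $-1$ and $\frac34$ at $\frac13$, hence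
$$\|u\|_4^4=\tfrac34\big(\tfrac43\big)^4=\tfrac{64}{27},\qquad \|v\|_4^4=\tfrac14\cdot 2^4+\tfrac34\big(\tfrac23\big)^4=4+\tfrac{4}{27}=\tfrac{112}{27}.$$
The ratio is $\|v\|_4/\|u\|_4=(7/4)^{1/4}\approx1.15$. This beats $1$ but is far from $p^*-1=3$.

In dimension one, $(u,v)$ under harmonic measure is a martingale pair that makes exactly one jump, and Section 10 shows that one jump never suffices. Martingale pairs may make many jumps, and for them the constant $p^*-1$ is forced.

## 4. Why $\pm1$-transforms force $p^*-1$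

**Lemma 3** (Burkholder, Ann. Probab. 12 (1984), 647–702). $c_p\ge p^*-1$ for $1<p<\infty$.

**Step 1: duality.** The purpose is to reduce to the bound $c_p\ge p-1$ for all $p$. Let $(f,g)$ be a simple pair and $h\in L^{p'}(\mathcal F_K)$ real, with martingale differences $h^{(0)}=Eh$, $h^{(k)}=E[h|\mathcal F_k]-E[h|\mathcal F_{k-1}]$, and $T_\varepsilon h=\sum_k\varepsilon_kh^{(k)}$. Differences with different indices are orthogonal, so
$$E[g_Kh]=\sum_k\varepsilon_kE[d_kh^{(k)}]=E[f_K\,T_\varepsilon h]\le\|f_K\|_p\,\|T_\varepsilon h\|_{p'}\le\|f_K\|_p\,c_{p'}\|h\|_{p'},$$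
the last step because the martingale of $h$ and its transform form a simple pair. Taking the supremum over $h$ with $\|h\|_{p'}\le1$ gives $\|g_K\|_p\le c_{p'}\|f_K\|_p$. So $c_p\le c_{p'}$, and by symmetry $c_p=c_{p'}$. If we know $c_q\ge q-1$ for all $1<q<\infty$, then $c_p\ge p-1$ and $c_p=c_{p'}\ge p'-1$, which is the lemma.

**Step 2: a value function.** We encode the inequality in a function with concavity properties. Assume $C:=c_p<\infty$ (otherwise there is nothing to prove), put $V(x,y)=|y|^p-C^p|x|^p$ and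
$$U(x,y)=\sup E\,V(f_K,g_K),$$
the supremum over all simple martingales $f$ with $f_0=x$ and $g_k=y+\sum_{1\le j\le k}\varepsilon_jd_j$, with $K$ and the deterministic signs arbitrary. The starting point $(x,y)$ is arbitrary in $\mathbb R^2$. The function $U$ has five properties.

1. $U\ge V>-\infty$. Take $K=0$.
2. $U(\lambda x,\lambda y)=\lambda^pU(x,y)$ for $\lambda>0$. Scale the martingales.
3. $U(-x,y)=U(x,y)$. Replace $f$ by $-f$ and $\varepsilon_j$ by $-\varepsilon_j$ for $j\ge1$; then $g$ does not change, and $V(-x,y)=V(x,y)$.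
4. $U(x,\pm x)\le0$. A start at $(x,\pm x)$ is a simple pair with $d_0=x$, $\varepsilon_0=\pm1$, so $E|g_K|^p\le C^pE|f_K|^p$ by definition of $C$.
5. $U$ is concave, with values in $(-\infty,\infty]$, on each line of slope $1$ or $-1$.

Property 5 needs an argument, because the signs must stay deterministic. Let $(x,y)=\lambda(x_1,y_1)+(1-\lambda)(x_2,y_2)$ with $0<\lambda<1$ and $y_1-y_2=\varepsilon(x_1-x_2)$. Let $(f^1,g^1)$ and $(f^2,g^2)$ be competitors for $U(x_1,y_1)$ and $U(x_2,y_2)$ on spaces $\Omega_1,\Omega_2$. On the disjoint union of $\Omega_1$ (weight $\lambda$) and $\Omega_2$ (weight $1-\lambda$) define a new pair started at $(x,y)$. At time $1$, with sign $\varepsilon$, it jumps to $(x_1,y_1)$ on $\Omega_1$ and to $(x_2,y_2)$ on $\Omega_2$. This is a legitimate step: the mean is right, and $y_1-y=(1-\lambda)(y_1-y_2)=\varepsilon(x_1-x)$, similarly for index $2$. At time $2i$ ($i\ge1$) it performs step $i$ of the second pair on $\Omega_2$ and has zero increment on $\Omega_1$. At time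 $2i+1$ it performs step $i$ of the first pair on $\Omega_1$ and has zero increment on $\Omega_2$. The $\sigma$-algebra at time $l\ge1$ is $\mathcal F^1_{\lfloor (l-1)/2\rfloor}$ on $\Omega_1$ and $\mathcal F^2_{\lfloor l/2\rfloor}$ on $\Omega_2$ (with each index stopped at the final time of its pair). Every time has a single sign, so the new pair is a competitor for $U(x,y)$, and its $E\,V$ is $\lambda E V(f^1,g^1)+(1-\lambda)EV(f^2,g^2)$ at the final times. Taking suprema, $U(x,y)\ge\lambda U(x_1,y_1)+(1-\lambda)U(x_2,y_2)$.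

**Step 3: finiteness on a line of slope $-1$.** Let $F(s)=U(s,1-s)$, $s\in\mathbb R$. It is concave with values in $(-\infty,\infty]$ by property 5, and $F(\frac12)\le0$ by property 4. If $F(s_0)=\infty$ for some $s_0$, then $s_0\neq\frac12$, and a point $s_1$ on the other side of $\frac12$ would give $F(\frac12)=\infty$ by concavity. So $F$ is finite everywhere and has one-sided derivatives.

**Step 4: the symmetry at $s=0$ yields the bound.** For $t\ge0$, properties 3 and 2 give
$$F(-t)=U(-t,1+t)=U(t,1+t)=(1+2t)^p\,F\!\Big(\frac t{1+2t}\Big),$$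
because $1-\frac{t}{1+2t}=\frac{1+t}{1+2t}$. The map $t\mapsto t/(1+2t)$ is increasing with derivative $1$ at $0$. Right derivatives at $t=0$ therefore give
$$-F'(0-)=2pF(0)+F'(0+).$$
By concavity $F'(0-)\ge F'(0+)$, so $2pF(0)+F'(0+)\le-F'(0+)$, that is, $F'(0+)\le-pF(0)$. By concavity again,
$$F(1/p)\le F(0)+\tfrac1pF'(0+)\le0.$$
On the other hand, property 1 gives $F(1/p)\ge V(1/p,1-1/p)=p^{-p}\big((p-1)^p-C^p\big)$. Hence $C\ge p-1$. $\square$

## 5. Cross terms between separated frequencies

By Lemma 3, it would be enough to copy a simple pair $(f,g)$ to the disc. The sensible first attempt is as follows. Realize $d_k$ as a function of angles $(\theta_1,\dots,\theta_k)$ with mean zero in $\theta_k$. Substitute $\theta_j=N_j\theta$ with very rapidly growing integers $N_j$, so that $(N_1\theta,\dots,N_K\theta)$ is nearly equidistributed on $\mathbb T^K$. Extend each resulting function of $\theta$ to a harmonic function $H_k$ on the disc, and set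
$$u^0=\sum_kH_k,\qquad v=\sum_k\varepsilon_kH_k.$$
The boundary distributions are then nearly those of $f_K$ and $g_K$. What breaks is subordination:
$$(\partial_ev)^2-(\partial_eu^0)^2=\sum_{j,k}(\varepsilon_j\varepsilon_k-1)\,\partial_eH_j\,\partial_eH_k=-4\sum_{j<k,\ \varepsilon_j\neq\varepsilon_k}\partial_eH_j\,\partial_eH_k, \tag{3}$$
and the cross terms have no sign.

This is a true failure, and a constant factor does not repair it. Let $1\le a<b$ be integers, $H_1=\mathrm{Re}\,z^a$, $H_2=\mathrm{Re}\,z^b$, $u^0=H_1+H_2$, $v=H_1-H_2$. By (1), $|\nabla u^0|=|az^{a-1}+bz^{b-1}|$ and $|\nabla v|=|az^{a-1}-bz^{b-1}|$. At a point with $z^{b-a}=-a/b$, which lies in $\mathbb D$, we get $\nabla u^0=0$ but $|\nabla v|=2ar^{a-1}>0$. So $|\nabla v|\le\lambda|\nabla u^0|$ fails for every $\lambda$.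

The way out is to look at the size of the cross term. In the toy example,
$$|4\,\partial_eH_1\,\partial_eH_2|\le4ab\,r^{a+b-2}.$$
As a function of $r$ this is exactly of the form $|W'|^2$ for a monomial: if $a+b$ is even, $W=\beta z^{(a+b)/2}$ has $|W'|^2=\beta^2\frac{(a+b)^2}{4}r^{a+b-2}$, and the two agree when
$$\beta=\frac{4\sqrt{ab}}{a+b}\le4\sqrt{a/b}.$$
By (1), adjoining the two coordinates $\mathrm{Re}\,W,\mathrm{Im}\,W$ to $u^0$ adds $|W'|^2$ to $|\partial_eu^0|^2$ in every direction $e$. So $u=(u^0,\mathrm{Re}\,W,\mathrm{Im}\,W)$ and $v$ satisfy (S). Yet the added coordinates are at most $\beta$ on the disc, and $\beta\to0$ as $b/a\to\infty$. The defect in the gradients is not small, but it can be paid for by a function of tiny norm. The proof does this for every pair $j<k$.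

## 6. The strong norm on the disc as a boundary integral

**Lemma 4.** Let $u$ be a finite-dimensional-valued map, harmonic on $\mathbb D$ and continuous on $\overline{\mathbb D}$. For $D=\mathbb D$, $\xi=0$, $1\le p<\infty$: $\|u\|_p^p=\int_{\mathbb T}|u(e^{i\theta})|^p\,dm$.

*Proof.* Let $h$ be the Poisson integral of $|u|^p|_{\partial\mathbb D}$. Since $u$ is the Poisson integral of its boundary values and $|\cdot|^p$ is convex, Jensen's inequality gives $|u|^p\le h$ on $\mathbb D$. For admissible $D_0$, (2) gives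
$$\int|u|^pd\mu_{D_0}^0\le\int h\,d\mu_{D_0}^0=h(0)=\int_{\mathbb T}|u(e^{i\theta})|^pdm.$$
Conversely $D_0=\{|z|<r\}$ gives $\int_{\mathbb T}|u(re^{i\theta})|^pdm$, which tends to $\int_{\mathbb T}|u(e^{i\theta})|^pdm$ as $r\uparrow1$ by uniform continuity. $\square$

## 7. Transference from martingales to the disc

**Proposition 5.** Let $(f,g)$ be a simple pair with $K\ge1$ steps and $d=1+K(K-1)$. There are harmonic polynomial maps $u_i:\mathbb R^2\to\mathbb R^d$, $v_i:\mathbb R^2\to\mathbb R$ ($i\in\mathbb N$), uniformly bounded on $\overline{\mathbb D}$, satisfying (S) on $\mathbb D$ and $|v_i(0)|=|u_i(0)|$, such that for every continuous $\Psi:\mathbb R^2\to\mathbb R$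
$$\int_{\mathbb T}\Psi\big(|u_i(e^{i\theta})|,|v_i(e^{i\theta})|\big)\,dm(\theta)\longrightarrow E\,\Psi(|f_K|,|g_K|).$$

**Step 1: realization on the torus by trigonometric polynomials.** We replace the probability space by $\mathbb T^K$, one angle per step, and then smooth. Discard null atoms. To each atom $b$ of $\mathcal F_k$, $k\ge1$, assign a Borel set $A_b\subset\mathbb T^k$ with $m(A_b)=P(b)$, inductively. If $b\subset a$ with $a$ an atom of $\mathcal F_{k-1}$, put $A_b=A_a\times J_b$, where the half-open arcs $J_b$, $b\subset a$, partition $\mathbb T$ and $m(J_b)=P(b)/P(a)$. For $k=1$ simply $A_b=J_b$. Let $d_k$, as a function on $\mathbb T^k$, be constant on each $A_b$ with its value on $b$. The joint law of $d_0,\dots,d_K$, hence of $(f_K,g_K)$, is preserved. If $(\theta_1,\dots,\theta_{k-1})\in A_a$, then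
$$\int d_k\,dm(\theta_k)=\sum_{b\subset a}\frac{P(b)}{P(a)}\,d_k(b)=0$$
by the martingale property. In the two-step example of Section 1 one may take $d_1=-\frac12$ for $\theta_1\in[0,\pi)$ and $d_1=+\frac12$ for $\theta_1\in[\pi,2\pi)$. Then $d_2=0$ for $\theta_1\in[0,\pi)$, while for $\theta_1\in[\pi,2\pi)$ it is $+1$ or $-1$ according to the half of $\mathbb T$ in which $\theta_2$ lies.

Put $S=\sum_{k=0}^K\|d_k\|_\infty$. Let $P_0=d_0$, and for $k\ge1$ let $P_k$ be the $R$-th Fejér mean of $d_k$ in all $k$ variables, that is, the convolution of $d_k$ with $\prod_{j\le k}F_R(\theta_j)$, where $F_R(t)=\sum_{|l|\le R}\big(1-\frac{|l|}{R+1}\big)e^{ilt}\ge0$ has mean $1$. Then: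

* $P_k$ is a real trigonometric polynomial, and $|P_k|\le\|d_k\|_\infty$ because the kernel is nonnegative with mean $1$;
* the Fourier coefficients of $d_k$ with $k$-th frequency $0$ vanish, hence so do those of $P_k$, that is, $\int P_k\,dm(\theta_k)=0$;
* $P_k\to d_k$ in $L^1$ as $R\to\infty$, since the kernels form an approximate identity.

The sums $\sum P_k$ and $\sum\varepsilon_kP_k$ have values in $[-S,S]$ and converge in measure to $f_K$ and $g_K$. Since $\Psi$ is uniformly continuous on compact sets, the compositions converge in measure and boundedly, so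
$$\int_{\mathbb T^K}\Psi\Big(\big|\sum P_k\big|,\big|\sum\varepsilon_kP_k\big|\Big)dm\to E\,\Psi(|f_K|,|g_K|)\qquad(R\to\infty). \tag{4}$$
Fix $R$ until the end of Step 4.

**Step 2: harmonic functions with separated frequencies.** We pass to one angle, and bound the gradient of each piece. For $k\ge1$ write $P_k(\theta)=\sum_{\mathbf m\in\Lambda_k}a_k(\mathbf m)e^{i\mathbf m\cdot\theta}$ with $\Lambda_k\subset\mathbb Z^k$ finite. By Step 1 we may take $m_k\ne0$ for all $\mathbf m\in\Lambda_k$. Choose an integer $M\ge1$ with $|m_j|\le M$ for all coordinates occurring, and $A>0$ with $\sum_{\mathbf m}|a_k(\mathbf m)|\le A$ for all $k$. These do not depend on the integer $L\ge4M$, which is our free parameter. Put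
$$N_k=4L^k,\qquad \nu=\nu(\mathbf m)=\sum_{j\le k}m_jN_j\quad(\mathbf m\in\Lambda_k).$$
For $k\ge2$, since $L\ge2$, the geometric sum gives $\sum_{j<k}N_j\le2N_{k-1}$, so
$$\Big|\sum_{j<k}m_jN_j\Big|\le2MN_{k-1}=\frac{2M}{L}N_k\le\tfrac12N_k.$$
Since $N_k\le|m_kN_k|\le MN_k$ and $M\ge1$, we get, for all $k\ge1$ (trivially for $k=1$),
$$\tfrac12N_k\le|\nu|\le2MN_k. \tag{5}$$
Let $H_0\equiv d_0$ and, for $1\le k\le K$,
$$H_k(re^{i\theta})=\sum_{\mathbf m\in\Lambda_k}a_k(\mathbf m)\,r^{|\nu|}e^{i\nu\theta}.$$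
On the circle, $H_k(e^{i\theta})=P_k(N_1\theta,\dots,N_k\theta)$. Since $P_k$ is real, $H_k$ is a real harmonic polynomial, and $H_k(0)=0$ because $|\nu|>0$. Being real, $H_k$ is the sum of the real parts of its terms. Each of these is $\mathrm{Re}(az^{|\nu|})$ with $|a|=|a_k(\mathbf m)|$, and its gradient has length $|a||\nu|r^{|\nu|-1}$ by (1). With (5), for $r=|z|<1$,
$$|\nabla H_k(z)|\le2AM\,N_k\,r^{N_k/2-1}\qquad(k\ge1). \tag{6}$$

**Step 3: the corrector coordinates and condition (S).** We now pay for the cross terms in (3). Let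
$$u^0=\sum_{k=0}^KH_k,\qquad v=\sum_{k=0}^K\varepsilon_kH_k,$$
and for $1\le j<k\le K$ set
$$W_{jk}(z)=\beta_{jk}z^{m_{jk}},\qquad m_{jk}=\frac{N_j+N_k}4=L^j+L^k\in\mathbb N,\qquad\beta_{jk}=\frac{16AM\sqrt{N_jN_k}}{N_j+N_k}.$$
These coefficients are small:
$$\beta_{jk}\le16AM\sqrt{N_j/N_k}\le\frac{16AM}{\sqrt L}. \tag{7}$$
Define $u=\big(u^0,(\mathrm{Re}\,W_{jk},\mathrm{Im}\,W_{jk})_{1\le j<k\le K}\big)$, with values in $\mathbb R^{1+K(K-1)}=\mathbb R^d$. Let $e$ be a unit vector and $|z|=r<1$. Since $\nabla H_0=0$, only indices $j,k\ge1$ contribute to (3), and (6) gives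
$$(\partial_ev)^2-(\partial_eu^0)^2\le4\sum_{1\le j<k\le K}|\nabla H_j||\nabla H_k|\le16A^2M^2\sum_{1\le j<k\le K}N_jN_k\,r^{(N_j+N_k)/2-2}.$$
On the other side, by (1) and since $\beta_{jk}m_{jk}=4AM\sqrt{N_jN_k}$,
$$|\partial_eu|^2-(\partial_eu^0)^2=\sum_{j<k}|W_{jk}'|^2=\sum_{j<k}\beta_{jk}^2m_{jk}^2r^{2m_{jk}-2}=16A^2M^2\sum_{j<k}N_jN_k\,r^{(N_j+N_k)/2-2}.$$
Hence $|\partial_ev|\le|\partial_eu|$ on $\mathbb D$, which is (S). Also $u(0)=(d_0,0,\dots,0)$ and $v(0)=\varepsilon_0d_0$, so $|v(0)|=|u(0)|$.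

**Step 4: the limit $L\to\infty$.** Here we check that the boundary distribution is right. For $\Phi\in C(\mathbb T^K)$,
$$\int_{\mathbb T}\Phi(N_1\theta,\dots,N_K\theta)\,dm(\theta)\to\int_{\mathbb T^K}\Phi\,dm\qquad(L\to\infty). \tag{8}$$
For $\Phi=e^{i\mathbf m\cdot\theta}$ with $\mathbf m\ne0$ the right side is $0$. The left side is $0$ as soon as $\sum_jm_jN_j=4\sum_jm_jL^j\ne0$, which holds for large $L$ because a nonzero polynomial in $L$ has finitely many zeros. Constants are trivial, linear combinations follow, and the general case follows because trigonometric polynomials are uniformly dense.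

Apply (8) to $\Phi=\Psi(|\sum P_k|,|\sum\varepsilon_kP_k|)$. It says that $\int_{\mathbb T}\Psi(|u^0|,|v|)\,dm$ converges to $\int_{\mathbb T^K}\Phi\,dm$. On $\overline{\mathbb D}$ both $|u^0|$ and $|v|$ are at most $S$, by the maximum principle. Also
$$0\le|u|-|u^0|\le\sum_{j<k}|W_{jk}|\le\sum_{j<k}\beta_{jk}\to0$$
uniformly on $\overline{\mathbb D}$, by (7). Since $\Psi$ is uniformly continuous on compact sets,
$$\int_{\mathbb T}\Psi(|u|,|v|)\,dm\to\int_{\mathbb T^K}\Psi\Big(\big|\sum P_k\big|,\big|\sum\varepsilon_kP_k\big|\Big)dm\qquad(L\to\infty). \tag{9}$$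

**Step 5: one sequence for all $\Psi$.** It remains to choose $R$ and $L$ together. Let $Q=[0,S+1]^2$ and let $\Psi_1,\Psi_2,\dots$ be continuous on $\mathbb R^2$ with restrictions dense in $C(Q)$. For each $i$ take $R=i$ and then $L=L_i$ so large that $\sum\beta_{jk}\le1/i$ and the two sides of (9) differ by less than $1/i$ for $\Psi=\Psi_1,\dots,\Psi_i$. Call the resulting pair $(u_i,v_i)$. The values $(|u_i|,|v_i|)$ on $\overline{\mathbb D}$ and $(|f_K|,|g_K|)$ all lie in $Q$, so in particular the maps are uniformly bounded. For fixed $l$ and $i\ge l$, the integral of $\Psi_l(|u_i|,|v_i|)$ is within $1/i$ of the left side of (4) for $\Psi_l$ with $R=i$. By (4) it converges to $E\,\Psi_l(|f_K|,|g_K|)$. By density in $C(Q)$ the convergence holds for every continuous $\Psi$. $\square$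

## 8. Sharpness on the disc: proof of Theorem 1

Let $0<\delta<p^*-1$. By Lemma 3, $p^*-1-\delta<c_p$, so by definition of $c_p$ there is a simple pair with
$$\|g_K\|_p>(p^*-1-\delta)\|f_K\|_p.$$
Here $f_K\ne0$: otherwise $f_k=E[f_K|\mathcal F_k]=0$ for all $k$, so all $d_k=0$ and $g_K=0$, against the strict inequality. Adding a zero step if necessary, $K\ge1$. Apply Proposition 5 with $\Psi(s,t)=|s|^p$ and with $\Psi(s,t)=|t|^p$. By Lemma 4,
$$\|u_i\|_p\to\|f_K\|_p>0,\qquad\|v_i\|_p\to\|g_K\|_p.$$
So for large $i$ we have $\|v_i\|_p>(p^*-1-\delta)\|u_i\|_p>0$, and $(u_i,v_i)$ has all required properties.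

Since (S) implies differential subordination and $|v_i(0)|=|u_i(0)|$, every admissible constant $C$ satisfies $C>p^*-1-\delta$ for each such $\delta$, that is, $C\ge p^*-1$. By Theorem A, $p^*-1$ is admissible. $\square$

## 9. Fixed dimension $n\ge2$ and simply connected planar domains

**Theorem 2(a), $n\ge2$.** The case $n=2$ is Theorem 1 with Theorem A. For $n\ge3$ we add dummy variables. Write $x=(x_1,x_2,x')$ and let $D=\mathbb D\times\mathbb R^{n-2}$, $\xi=0$, $\tilde u(x)=u(x_1,x_2)$, $\tilde v(x)=v(x_1,x_2)$ with $u,v$ from Theorem 1. If $\pi e$ is the projection of $e$ to the first two coordinates, then $\partial_e\tilde u=|\pi e|\,\partial_{\pi e/|\pi e|}u$ (and $0$ if $\pi e=0$), and similarly for $\tilde v$, so (S) is inherited. Also $|\tilde v(0)|=|\tilde u(0)|$. It remains to see that $\|\tilde u\|_p^p=\int_{\mathbb T}|u(e^{i\theta})|^pdm$, and likewise for $v$; then the norms are those of Theorem 1.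

*Upper bound.* With $h$ as in Lemma 4, the function $h(x_1,x_2)$ is harmonic on $D$ and dominates $|\tilde u|^p$. As in Lemma 4, (2) gives $\int|\tilde u|^pd\mu_{D_0}^0\le h(0)$ for every admissible $D_0$.

*Lower bound.* For $0<r<1$ and $\rho>0$ take $D_0=\{x_1^2+x_2^2<r^2\}\times\{|x'|<\rho\}$ and let $\mu=\mu^0_{D_0}$. We first show that the part $B=\{x\in\partial D_0:|x'|=\rho\}$ of the boundary has small measure. The function $G(x)=|x'|^2-\frac{n-2}2(x_1^2+x_2^2)$ is harmonic, since $\Delta|x'|^2=2(n-2)$ and $\Delta(x_1^2+x_2^2)=4$. By (2),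
$$0=G(0)=\int G\,d\mu\ge\rho^2\mu(B)-\tfrac{n-2}2r^2,\qquad\text{so}\qquad\mu(B)\le\frac{(n-2)r^2}{2\rho^2}.$$
Now let $h_r$ be the Poisson integral, on the disc of radius $r$, of $|u|^p$ restricted to the circle of radius $r$, and let $M_0=\max_{\overline{\mathbb D}}|u|^p$. On $\partial D_0\setminus B$ we have $x_1^2+x_2^2=r^2$ and $|\tilde u|^p=h_r(x_1,x_2)$, and $0\le h_r\le M_0$ everywhere. Hence, by (2),
$$\int_{\partial D_0}|\tilde u|^pd\mu\ge\int_{\partial D_0}h_r\,d\mu-M_0\,\mu(B)=\int_{\mathbb T}|u(re^{i\theta})|^pdm-M_0\,\mu(B).$$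
Let $\rho\to\infty$ and then $r\uparrow1$. So $\|\tilde u\|_p^p\ge\int_{\mathbb T}|u(e^{i\theta})|^pdm$.

Thus $C_{n,p}>p^*-1-\delta$ for each $\delta\in(0,p^*-1)$, even under (S) with real-valued $v$. With Theorem A, $C_{n,p}=p^*-1$. $\square$

**Theorem 2(b).** We transport the disc example by a Riemann map. Let $\psi:D\to\mathbb D$ be a conformal bijection with $\psi(\xi)=0$, and take $u\circ\psi$, $v\circ\psi$ with $u,v$ from Theorem 1. These are harmonic, and $|v\circ\psi(\xi)|=|u\circ\psi(\xi)|$. The derivative of $\psi$ at a point $z$ is $|\psi'(z)|>0$ times a rotation, so $\partial_e(u\circ\psi)(z)=|\psi'(z)|\,(\partial_{e'}u)(\psi(z))$ with $e'$ the rotated unit vector, and the same formula holds for $v$. So (S) is preserved.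

For the norms, note that $D_0$ is admissible for $(D,\xi)$ exactly if $\overline{D_0}$ is a compact subset of $D$ and $D_0$ is a domain containing $\xi$. Since $\psi$ and $\psi^{-1}$ map compact sets to compact sets, $D_0\mapsto\psi(D_0)$ is a bijection between the admissible subdomains for $(D,\xi)$ and for $(\mathbb D,0)$, and $\psi$ is a homeomorphism of $\overline{D_0}$ onto $\overline{\psi(D_0)}$ that maps $\partial D_0$ onto $\partial\psi(D_0)$. A function $s$ is subharmonic on $\psi(D_0)$ if and only if $s\circ\psi$ is subharmonic on $D_0$, and boundary limits correspond. So Perron solutions correspond, and $\psi$ carries $\mu_{D_0}^\xi$ to $\mu_{\psi(D_0)}^0$. Hence $\|u\circ\psi\|_p=\|u\|_p$ and $\|v\circ\psi\|_p=\|v\|_p$. The claim follows from Theorem 1 and Theorem A. $\square$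

## 10. Strict inequality in dimension one

For $p\ne2$ let
$$\alpha_p=p\Big(1-\frac1{p^*}\Big)^{p-1},\qquad U(x,y)=\alpha_p\big(|y|-(p^*-1)|x|\big)(|x|+|y|)^{p-1}\quad\text{on }\mathcal H\times\mathcal H.$$
(This is a new $U$, not that of Section 4.) The next lemma is due to Burkholder (*Explorations in martingale theory and its applications*, Lecture Notes in Math. 1464 (1991), 1–66; see also Astérisque 157–158 (1988), 75–94). We include a verification.

**Lemma 6.** Let $1<p<\infty$, $p\ne2$.

* (i) $|y|^p-(p^*-1)^p|x|^p\le U(x,y)$ for all $x,y\in\mathcal H$.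
* (ii) $t\mapsto U(x+th,y+tk)$ is concave on $\mathbb R$ whenever $|k|\le|h|$.

*Proof of (i).* Both sides depend only on $|x|,|y|$ and are homogeneous of degree $p$, so we may assume $|x|+|y|=1$.

Let $p>2$. Then $p^*-1=p-1$ and $\alpha_p=p(1-\frac1p)^{p-1}$. With $s=|x|$, $|y|=1-s$, we must show $\varphi\le0$ on $[0,1]$, where
$$\varphi(s)=(1-s)^p-(p-1)^ps^p-\alpha_p(1-ps).$$
One checks $\varphi(\frac1p)=0$ and
$$\varphi'(\tfrac1p)=p(1-\tfrac1p)^{p-1}\big[-1-(p-1)+p\big]=0.$$
Moreover $\varphi''(s)=p(p-1)\big[(1-s)^{p-2}-(p-1)^ps^{p-2}\big]$ is positive for $s<s_0$ and negative for $s>s_0$, where $\frac{1-s_0}{s_0}=(p-1)^{p/(p-2)}$. At $s=\frac1p$ we have $\frac{1-s}s=p-1<(p-1)^{p/(p-2)}$, so $\frac1p>s_0$. On $[s_0,1]$ the function is concave with a critical point of value $0$, so $\varphi\le0$ there. On $[0,s_0]$ it is convex, so $\varphi\le\max\{\varphi(0),\varphi(s_0)\}$, and we need $\varphi(0)=1-\alpha_p\le0$. This is $(p-1)\ln(p-1)\ge(p-2)\ln p$, and it follows from concavity of the logarithm: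
$$\frac{p-2}{p-1}\ln p+\frac1{p-1}\ln1\le\ln\frac{(p-2)p+1}{p-1}=\ln(p-1).$$

Let $1<p<2$. Then $p^*-1=\frac1{p-1}$, $1-\frac1{p^*}=\frac1p$ and $\alpha_p=p^{2-p}$. With $s=|y|$, $|x|=1-s$, we must show $\varphi\le0$ on $[0,1]$, where now
$$\varphi(s)=s^p-(p-1)^{-p}(1-s)^p-\alpha_p\frac{ps-1}{p-1}.$$
Again $\varphi(\frac1p)=0$ and
$$\varphi'(\tfrac1p)=p^{2-p}\Big[1+\frac1{p-1}-\frac p{p-1}\Big]=0.$$
On $(0,1)$, $\varphi''(s)=p(p-1)\big[s^{p-2}-(p-1)^{-p}(1-s)^{p-2}\big]$ is positive if and only if $\frac{1-s}s>(p-1)^{-p/(2-p)}$. So $\varphi$ is convex on $[0,s_0]$ and concave on $[s_0,1]$ for some $s_0\in(0,1)$. At $s=\frac1p$ we have $\frac{1-s}s=p-1<1<(p-1)^{-p/(2-p)}$, so $\frac1p>s_0$ and $\varphi\le0$ on $[s_0,1]$ as before. On $[0,s_0]$ it remains to check $\varphi(0)=-(p-1)^{-p}+\frac{\alpha_p}{p-1}\le0$. This is $p^{2-p}(p-1)^{p-1}\le1$, and it follows from concavity of the logarithm with weights $p-1$ and $2-p$: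
$$(p-1)\ln(p-1)+(2-p)\ln p\le\ln\big((p-1)^2+(2-p)p\big)=\ln1=0.$$

*Proof of (ii).* Write $c=p^*-1$, so $c\ge p-1$, $c(p-1)\ge1$, $c\ge1$. Let $X(t)=|x+th|$, $Y(t)=|y+tk|$, $s=X+Y$ and $w(X,Y)=(Y-cX)s^{p-1}$, so that the function in question is $G=\alpha_pw(X,Y)$, which is continuous.

If $h=0$, then $k=0$ and $G$ is constant. Let $h\ne0$, so $X$ vanishes at most once. If $y=k=0$, then $w=-cX^p$ is concave because $X^p$ is convex. Otherwise $Y$ also vanishes at most once. Where $X,Y>0$ they are smooth, and differentiating $X^2$ and $Y^2$ twice gives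
$$XX''+X'^2=|h|^2,\qquad YY''+Y'^2=|k|^2,$$
while $|X'|\le|h|$ and $|Y'|\le|k|$ give $X'',Y''\ge0$.

Let $\Phi=s^p-pXs^{p-1}$. Then $\Phi'=ps^{p-1}Y'-p(p-1)Xs^{p-2}s'$ and
$$\Phi''=p(p-1)s^{p-2}s'(Y'-X')+ps^{p-1}Y''-p(p-1)Xs^{p-2}(X''+Y'')-p(p-1)(p-2)Xs^{p-3}s'^2.$$
Use $s'(Y'-X')=Y'^2-X'^2$, and $X=s-Y$ in the term with $XY''$, to get
$$\Phi''=-p(p-1)s^{p-2}(|h|^2-|k|^2)-p(p-2)s^{p-1}Y''-p(p-1)(p-2)Xs^{p-3}s'^2. \tag{10}$$
For $p>2$ we have $c=p-1$ and $w=(s-pX)s^{p-1}=\Phi$, so $w''\le0$. For $p<2$ we have $c=\frac1{p-1}$ and $(p-1)w=(pY-s)s^{p-1}$, which is $-\Phi$ with the roles of $(X,h)$ and $(Y,k)$ exchanged. So (10) gives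
$$(p-1)w''=-p(p-1)s^{p-2}(|h|^2-|k|^2)-p(2-p)s^{p-1}X''-p(p-1)(2-p)Ys^{p-3}s'^2\le0.$$

So $G$ is concave on each interval between exceptional points, and it remains to see that $G'(t_0-)\ge G'(t_0+)$ at an exceptional point $t_0$, or to prove concavity there directly.

* If $X(t_0)=Y(t_0)=0$, then $G(t)=|t-t_0|^pU(h,k)$ on all of $\mathbb R$. This is concave since $U(h,k)\le0$ for $|k|\le|h|$.
* If $Y(t_0)=0<X(t_0)$, then $Y(t)=|k||t-t_0|$ and $G'(t_0-)-G'(t_0+)=-2\alpha_p|k|\,w_Y(X(t_0),0)\ge0$, since $w_Y(X,0)=(1-c(p-1))X^{p-1}\le0$.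
* If $X(t_0)=0<Y(t_0)$, then $X(t)=|h||t-t_0|$ and $G'(t_0-)-G'(t_0+)=-2\alpha_p|h|\,w_X(0,Y(t_0))\ge0$, since $w_X(0,Y)=(p-1-c)Y^{p-1}\le0$.

Hence $G$ is concave on $\mathbb R$. $\square$

**Theorem 2(a), $n=1$.** Harmonic functions on an interval are affine: $u(x)=a+b(x-\xi)$ and $v(x)=a'+b'(x-\xi)$, with $|a'|\le|a|$ and $|b'|\le|b|$. Fix $D_0=(\xi-s,\xi+t)$. Under harmonic measure $x=\xi+X$ with $X\in\{-s,t\}$, $EX=0$. Write $\|\cdot\|$ for the $L^p$-norm with respect to it.

*First estimate.* It gains when $|a|$ is not small. By Lemma 6(i), then Lemma 6(ii) and Jensen's inequality,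
$$\|v\|^p-(p^*-1)^p\|u\|^p\le E\,U(a+bX,a'+b'X)\le U(a,a')\le-\alpha_p(p^*-2)|a|^p.$$
The last step holds because $|a'|-(p^*-1)|a|\le-(p^*-2)|a|\le0$ and $(|a|+|a'|)^{p-1}\ge|a|^{p-1}$.

*Second estimate.* It is good when $|a|$ is small: by the triangle inequality,
$$\|v\|\le|a'|+\|b'X\|\le|a|+\|bX\|=|a|+\|u-a\|\le2|a|+\|u\|.$$

*Combination.* Put $\eta=(p^*-2)/4>0$. If $|a|\le\eta\|u\|$, the second estimate gives $\|v\|\le(1+2\eta)\|u\|=\frac{p^*}2\|u\|$, and $\frac{p^*}2<p^*-1$ because $p^*>2$. If $|a|>\eta\|u\|$, the first gives $\|v\|^p\le\big[(p^*-1)^p-\alpha_p(p^*-2)\eta^p\big]\|u\|^p$. Both bounds are uniform in $D_0$, $D$, $\xi$ and $\mathcal H$. Taking the supremum over $D_0$,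
$$C_{1,p}\le\max\Big\{\tfrac{p^*}2,\ \big[(p^*-1)^p-\alpha_p(p^*-2)\eta^p\big]_+^{1/p}\Big\}<p^*-1.\qquad\square$$

## 11. The weak-type lower bound $C\ge2$

**Theorem 2(c).** The transference statement is Proposition 5. For the weak-type inequality take the two-step pair of Section 1 (signs $\varepsilon_0=1$, $\varepsilon_1=-1$, $\varepsilon_2=1$). There $|g_2|=1$ always and $E|f_2|=\frac14\cdot2=\frac12$. Let $(u_i,v_i)$ be the pairs from Proposition 5. By Lemma 4 with $p=1$, $\|u_i\|_1\to\frac12$.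

The event $\{|v|\ge1\}$ is closed and the limit sits on its edge, so we give up a little room. Let $0<\kappa<\frac12$, and choose a continuous function $\Psi$ of $t$ alone with $0\le\Psi(t)\le1_{\{t>1-\kappa\}}$ and $\Psi(1)=1$. Then
$$m\big(|v_i(e^{i\theta})|>1-\kappa\big)\ge\int_{\mathbb T}\Psi(|v_i(e^{i\theta})|)\,dm\to\Psi(1)=1.$$
By uniform continuity of $v_i$ on $\overline{\mathbb D}$, for $r<1$ close to $1$ (depending on $i$) we have $|v_i(re^{i\theta})|\ge|v_i(e^{i\theta})|-\kappa$ for all $\theta$, so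
$$m\big(|v_i(re^{i\theta})|\ge1-2\kappa\big)\ge m\big(|v_i(e^{i\theta})|>1-\kappa\big).$$
The pair $u_i/(1-2\kappa)$, $v_i/(1-2\kappa)$ still satisfies (S) and the condition at $0$. Using it with $D_0=\{|z|<r\}$, an admissible $C$ must satisfy
$$m\big(|v_i(e^{i\theta})|>1-\kappa\big)\le\frac{C\,\|u_i\|_1}{1-2\kappa}.$$
Letting $i\to\infty$ gives $1\le\frac{C}{2(1-2\kappa)}$, and letting $\kappa\to0$ gives $C\ge2$. $\square$
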